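# A non-dentable set whose support functionals form a residual set

Throughout, $X$ is a real Banach space, $X^*$ its dual, $B_X$ its closed unit ball, $U_\varepsilon(x)$ the open ball of radius $\varepsilon$ about $x$, and $\overline{co}$ denotes the norm closed convex hull.

## 1. The tree of countable sequences and the hull of its initial segments

Let
$$T=\bigcup_{\alpha<\omega_1}\mathbb R^\alpha$$
be the set of all sequences of real numbers whose length is a countable ordinal, ordered by extension: $s\le t$ means that $s$ is an initial segment of $t$. The empty sequence $\emptyset$ is the root. For $t\in T$ and $i\in\mathbb R$ let $t^\frown i$ be $t$ with one more term $i$. Write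
$$[\emptyset,t]=\{s:s\le t\},\qquad (s,t]=\{v:s<v\le t\}.$$
The **cone** above $t$ is $\{s: s\ge t\}$. Two features of $T$ will do all the work. First, every node $u$ has uncountably many children $u^\frown i$, and the cones above them are pairwise disjoint. Second, every increasing sequence $t_1\le t_2\le\cdots$ in $T$ has an upper bound in $T$: its union is a sequence of length $\sup_n \operatorname{length}(t_n)$, a countable supremum of countable ordinals, hence a countable ordinal.

**Topology.** Nodes of length zero or of successor length are isolated. A node $t$ of limit length has the neighborhood base $\{(s,t]:s<t\}$.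

Every $[\emptyset,t]$ and every $(s,t]$ is open, because if a limit node $v$ lies in such a set, then so does $(s',v]$ for some $s'<v$ (take $s'=s$ in the second case). The space is Hausdorff. If $t<t'$, then $[\emptyset,t]$ and $(t,t']$ separate them. If $t,t'$ are incomparable, let $t\wedge t'$ be their largest common initial segment (cut at the first place where they differ). Then $(t\wedge t',t]$ and $(t\wedge t',t']$ are disjoint, since a common element would be a common initial segment longer than $t\wedge t'$.

If $t$ has length $\alpha$, then $[\emptyset,t]$ is homeomorphic to the ordinal interval $[0,\alpha]$, so it is compact and countable. Hence $T$ is locally compact. A compact subset of $T$ is covered by finitely many of the open sets $[\emptyset,t]$, so **every compact subset of $T$ is countable**.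

**The space.** Let $X=C_0(T)$ with the sup norm: the continuous $x:T\to\mathbb R$ such that $\{|x|\ge\varepsilon\}$ is compact for each $\varepsilon>0$. Two consequences of the countability of compact sets:

$$\text{each } x\in X \text{ vanishes off a countable set},\tag{1}$$

because $\{x\ne0\}=\bigcup_n\{|x|\ge 1/n\}$; and

$$X^*=\ell_1(T).\tag{2}$$

For (2), the Riesz theorem says that $X^*$ is the space of finite regular signed Borel measures on $T$ with the total variation norm. By inner regularity such a measure is concentrated on a countable union of compact sets, hence on a countable set, so it is $\sum_s g(s)\delta_s$ with $\sum|g(s)|$ equal to its variation. Conversely each $g\in\ell_1(T)$ gives such a measure. We write $g=(g(s))_{s\in T}$ and $e^*_t$ for evaluation at $t$. Every $g\in X^*$ has countable support.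

**The set.** Since $[\emptyset,t]$ is compact and open, $x_t:=\chi_{[\emptyset,t]}$ belongs to $X$. Put
$$K=\overline{co}\{x_t:t\in T\}.$$
For $g\in X^*$ let
$$G_g(t):=g(x_t)=\sum_{s\le t}g(s),\qquad M(K,g):=\sup_{x\in K}g(x)=\sup_{t\in T}G_g(t).$$
Note $|G_g(t)-G_h(t)|\le\|g-h\|$, since $\|x_t\|=1$. So a functional becomes a function $G_g$ on the tree, obtained by adding up $g$ along the branch below $t$, and we look at its supremum.

**Example 1.** For $g=e_u^*$ we have $G_g(s)=1$ if $s\ge u$ and $G_g(s)=0$ otherwise; the supremum $1$ is attained at $x_u$.

**Example 2 (a supremum not attained on $K$).** Let $t_k$ be the zero sequence of length $k$ ($k<\omega$) and $t_\omega$ the zero sequence of length $\omega$. Let $g(t_k)=2^{-k}$, $g(t_\omega)=-1$, and $g=0$ elsewhere. If $s\ge t_\omega$ then $G_g(s)=2-1=1$. Otherwise there is a last $k$ with $t_k\le s$, and $G_g(s)=G_g(t_k)<2$. So $M(K,g)=2$. If $x\in K$ had $g(x)=\sum_k2^{-k}x(t_k)-x(t_\omega)=2$, then, as $0\le x\le1$, all $x(t_k)=1$ and $x(t_\omega)=0$. But $t_k\to t_\omega$ in $T$, so continuity gives $x(t_\omega)=1$, a contradiction. The lesson: $G_g$ increases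 along the chain and then may *drop at the limit node*.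

**What $K$ is for.** We will see that every slice of $K$ is as large as $K$ itself, so $K$ is very far from having small slices. Nevertheless most functionals in $X^*$, in the sense of Baire category, attain their supremum on $K$. Whether these two things can happen together is the question of this lecture.

## 2. Slices, support functionals, Baire category

For a nonempty closed bounded convex $K$ in a Banach space $X$ and $g\in X^*$, write $M(K,g)=\sup_K g$.

**Definition (slice).** For $\alpha>0$, $S(K,g,\alpha)=\{x\in K:g(x)>M(K,g)-\alpha\}$.

**Definition (support functionals).** $S(K)=\{g\in X^*: g(x)=M(K,g)\text{ for some }x\in K\}$.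

By the Bishop–Phelps theorem $S(K)$ is always norm dense in $X^*$.

**Definition (dentable).** $K$ is dentable if for every $\varepsilon>0$ there is $x\in K$ with $x\notin\overline{co}(K\setminus U_\varepsilon(x))$. Equivalently, $K$ has slices of arbitrarily small diameter.

The equivalence is Hahn–Banach. Let $x\notin\overline{co}(K\setminus U_\varepsilon(x))$. If $K\subseteq U_\varepsilon(x)$, then $K=S(K,0,1)$ is a slice of diameter at most $2\varepsilon$. Otherwise separate: $g(x)>m:=\sup\{g(y):y\in K\setminus U_\varepsilon(x)\}$. The slice $\{y\in K: g(y)>m\}$ lies in $U_\varepsilon(x)$, so its diameter is at most $2\varepsilon$. Conversely, if a slice $S=S(K,g,\alpha)$ has diameter less than $\varepsilon$ and $x\in S$, then $K\setminus U_\varepsilon(x)\subseteq\{y\in K:g(y)\le M(K,g)-\alpha\}$, which is closed, convex and does not contain $x$.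

A set is of the **first category** if it is a countable union of nowhere dense sets, of the **second category** if not, and **residual** if its complement is of the first category. By Baire's theorem a residual subset of $X^*$ is of the second category.

**Definition (porous).** $A\subseteq X^*$ is porous if there are $c,\delta_0>0$ such that for all $g\in X^*$ and $0<\delta<\delta_0$ there is $g'$ with $\|g'-g\|\le\delta$ and $U_{c\delta}(g')\cap A=\emptyset$. A set is $\sigma$-porous if it is contained in a countable union of porous sets.

A porous set is nowhere dense: any ball $U_r(g)$ contains $U_{c\delta}(g')$ as soon as $(1+c)\delta<r$. So $\sigma$-porous sets are of the first category. Subsets and negatives of porous sets are porous. Porosity does not depend on the choice among equivalent norms: if $a\|\cdot\|'\le\|\cdot\|\le b\|\cdot\|'$ and $A$ is porous for $\|\cdot\|$ with constant $c$, apply the definition with $\delta=a\delta'$. Then $\|g'-g\|'\le\delta'$, and the $\|\cdot\|'$-ball of radius $(ca/b)\delta'$ about $g'$ lies in $U_{c\delta}(g')$.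

**Example 3.** A proper closed subspace $Z$ of $X^*$ is porous. Take $\|e\|=1$ with $\operatorname{dist}(e,Z)\ge\frac12$ (Riesz's lemma). Since $\operatorname{dist}(\cdot,Z)$ is a seminorm, $\operatorname{dist}(g+\delta e,Z)+\operatorname{dist}(g-\delta e,Z)\ge\operatorname{dist}(2\delta e,Z)\ge\delta$, so one of $g\pm\delta e$ has distance at least $\delta/2$ from $Z$; thus $c=\frac12$ works.

**Problem.** Does there exist a closed bounded convex set $K$ in a Banach space $X$ which is not dentable such that $S(K)$ is of the second Baire category?

What points toward "no" are the following known results. By Bourgain and Stegall, if $C\subseteq X$ is closed and convex and $S(K)$ is of the second category for every closed bounded convex $K\subseteq C$, then $C$ has the Radon–Nikodým property; and if a *separable* closed bounded convex $K$ is not dentable, then $S(K)$ is of the first category. By Talagrand, the same conclusion holds for the unit ball of $C(Y)$ with $Y$ an infinite compact Hausdorff space. We use none of these. The answer is nevertheless **yes**, in ZFC.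

**Theorem A.** There are a Banach space $X$ and a nonempty closed bounded convex $K\subseteq X$ with $\operatorname{diam}K=1$ such that

1. every slice of $K$ has diameter exactly $1$, and $\overline{co}(K\setminus U_1(x))=K$ for every $x\in K$; in particular $K$ is not dentable;
2. $X^*\setminus S(K)$ is $\sigma$-porous, so $S(K)$ is residual, hence of the second category.

**Theorem B.** The same $X$ has an equivalent norm whose unit ball $Q$ is not dentable, while $X^*\setminus S(Q)$ (the functionals not attaining their norm) is $\sigma$-porous.

**Theorem C.** Let $X$ be any Banach space. If $K$ is a nonempty closed bounded convex set that is not dentable, then $S(K)$ has empty interior.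

By Theorem C, "residual" in Theorem A cannot be improved to "contains a nonempty open set".

## 3. Two unit balls computed by hand

**Hilbert space.** Let $K=B_H$ and $\|g\|=1$, with $g$ identified with a vector. Every functional attains its supremum on $K$, so $S(K)=H^*$. If $x\in S(K,g,\alpha)$, then $\|x-g\|^2\le2-2g(x)<2\alpha$, so slices become small: $K$ is dentable. No example here.

**The ball of $c_0$.** Let $K=B_{c_0}$, $g\in\ell_1$. Given $x$ in a slice $S(K,g,\alpha)$, change the $n$-th coordinate of $x$ to $+1$ and to $-1$. Each change alters $g(x)$ by at most $2|g(n)|\to0$, so for large $n$ both new points are in the slice, at distance $2$. So every slice has diameter $2$ and $K$ is not dentable. On the other hand $g(x)=\sum_n|g(n)|$ forces $|x(n)|=1$ whenever $g(n)\ne0$. Since $x\in c_0$, the support of $g$ is finite, and conversely finitely supported $g$ attain. Thus $S(K)=\bigcup_n\{g\in\ell_1:g(k)=0\text{ for }k>n\}$, a countable union of proper closed subspaces. By Example 3, $S(K)$ is itself $\sigma$-porous: non-dentable, but with very few support functionals.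

The same mechanism gives both facts. What makes slices big is that one can move in fresh coordinates; what kills attainment is that a maximizer would have to use infinitely many coordinates at full strength.

## 4. Trees that are too short

A sensible first attempt uses uncountable branching, which makes fresh coordinates always available, and a perturbation that forces attainment. Given $g$, choose $u$ with $G_g(u)$ almost maximal, choose a child $t=u^\frown i$ such that $g$ vanishes on the cone above $t$, and add a bump $\delta e_t^*$. The new functional attains at $x_t$. To have attainment on a residual set one must repeat this infinitely often, with smaller and smaller bumps, and look at the limit.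

**Finite sequences only.** Let $T_{<\omega}=\bigcup_{n<\omega}\mathbb R^n$, which is discrete, so that $C_0(T_{<\omega})=c_0(T_{<\omega})$ has dual $\ell_1(T_{<\omega})$. Put $L=\overline{co}\{x_t:t\in T_{<\omega}\}$. The proof of Section 5 uses only children of nodes and works verbatim, so every slice of $L$ has diameter $1$. But $S(L)$ is of the first category, as we now check.

For $n\ge1$ let $E_n$ be the set of $g$ for which some $t$ of length at least $n$ satisfies
$$\sup\{G_g(s):s\not\ge t\}<M(L,g).$$
For fixed $t$ both sides are $1$-Lipschitz in $g$, so $E_n$ is open. It is dense: given $g$ and $\delta>0$, pick $u$ with $G_g(u)>M(L,g)-\frac\delta2$, pick $i$ such that $g$ vanishes on the cone above $u^\frown i$, and pick $t\ge u^\frown i$ of length at least $n$. For $g'=g+\delta e_t^*$ we get $G_{g'}(t)=G_g(u)+\delta>M(L,g)+\frac\delta2$, while $G_{g'}(s)=G_g(s)\le M(L,g)$ for $s\not\ge t$. So $g'\in E_n$.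

Let $g\in\bigcap_nE_n$, with witnesses $t_n$; write $M=M(L,g)$ and $m_n=\sup\{G_g(s):s\not\ge t_n\}<M$. For $y=x_s$ we have $g(y)\le m_n+(M-m_n)\,y(t_n)$: if $s\ge t_n$ the right side is $M$, and if not it is $m_n$. The inequality passes to all $y\in L$. So $x\in L$ with $g(x)=M$ satisfies $x(t_n)\ge1$ for all $n$. The $t_n$ have length at least $n$, so infinitely many of them are distinct, which contradicts $x\in c_0(T_{<\omega})$. Hence $S(L)\subseteq\bigcup_n(X^*\setminus E_n)$ is of the first category.

The exact point of failure is visible. The witnesses $t_n$ are pairwise comparable: if $t_n,t_m$ were incomparable, every $s$ would fail $s\ge t_n$ or $s\ge t_m$, and $\sup G_g\leq\max(m_n,m_m)<M$. So they climb along one chain, and the only candidate for a maximizer is the initial segment function of the *infinite* union $\bigcup_nt_n$, which is not in the tree.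

**Adding the infinite branches.** Now take all sequences of length at most $\omega$, with the topology of $T$. Every increasing sequence of nodes has an upper bound. But a node $t$ of length $\omega$ is maximal, and a maximal node produces small slices. Take $g=e_t^*$, for which the supremum is $1$. If $y=\sum_sc_sx_s$ is a finite convex combination with $y(t)>1-\alpha$, then $y(t)=c_t$, because only $s=t$ satisfies $s\ge t$. So $\|y-x_t\|\le\sum_{s\ne t}c_s\|x_s-x_t\|\le\alpha$. By approximation the same holds for $y$ in the closed hull. The slice has diameter at most $2\alpha$, and the hull is dentable.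

So we want no maximal nodes, and an upper bound for every increasing sequence of nodes. In a nonempty tree with both properties one can build a strictly increasing chain $(t_\alpha)_{\alpha<\omega_1}$ by recursion: go strictly up at successors; at a limit $\lambda<\omega_1$ take an upper bound of $t_{\alpha_n}$ for a sequence $\alpha_n\uparrow\lambda$. So all countable lengths are forced, and $T$ is the natural choice. What remains is to handle the drop at limit nodes seen in Example 2.

## 5. Every slice of $K$ has diameter one

From here to the end of Section 7, $X=C_0(T)$ and $K$ are as in Section 1. We prove Theorem A(1).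

**Step 1: averaging over children.** This step shows that $x_u$ is a norm limit of averages of points far away from it. For $u\in T$ and distinct $i_1,i_2,\dots\in\mathbb R$ we have $x_{u^\frown i}=x_u+\chi_{\{u^\frown i\}}$, so
$$\Big\|\frac1N\sum_{k\le N}x_{u^\frown i_k}-x_u\Big\|=\Big\|\frac1N\sum_{k\le N}\chi_{\{u^\frown i_k\}}\Big\|=\frac1N.\tag{3}$$

**Step 2: $\overline{co}(K\setminus U_1(x))=K$ for each $x\in K$.** This gives non-dentability. Let $x\in K$ and $u\in T$. By (1) there are distinct $i_k$ with $x(u^\frown i_k)=0$. As $x_{u^\frown i_k}(u^\frown i_k)=1$, we get $\|x_{u^\frown i_k}-x\|\ge1$, so $x_{u^\frown i_k}\in K\setminus U_1(x)$. By (3), $x_u\in\overline{co}(K\setminus U_1(x))$. This holds for all $u$, so $K\subseteq\overline{co}(K\setminus U_1(x))$; the other inclusion is clear.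

**Step 3: diameters.** This computes the diameter of every slice. Elements of $K$ take values in $[0,1]$, so $\operatorname{diam}K\le1$. A slice $S(K,g,\alpha)$ contains some $x_u$; otherwise $g\le M(K,g)-\alpha$ at all $x_u$, hence on $K$, which is absurd. Take distinct $i_k$. By (3), $g\big(\frac1N\sum_{k\le N}x_{u^\frown i_k}\big)\to g(x_u)>M(K,g)-\alpha$, so for some $N$ the average exceeds $M(K,g)-\alpha$, and then so does $g(x_{u^\frown i_k})$ for some $k$. So the slice contains $x_u$ and $x_{u^\frown i_k}$, at distance $1$. Hence its diameter is $1$; as $K$ is itself a slice ($g=0$), $\operatorname{diam}K=1$. This proves Theorem A(1).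

## 6. Most functionals attain their supremum on $K$

We prove Theorem A(2). The bump of Section 4 gives more than attainment at one functional: it confines the competition for the supremum to one cone, and on that cone the new functional carries almost no mass strictly above $t$. The second property is exactly what prevents a drop at a limit node. Both survive small perturbations, so we make them into a definition.

For $n\ge1$ let $O_n$ be the set of $g\in X^*$ for which there is $t\in T$ with

* (i) $\sup\{G_g(s):s\not\ge t\}<G_g(t)$ (with $\sup\emptyset=-\infty$),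
* (ii) $G_g(t)>M(K,g)-\frac1n$,
* (iii) $\sum_{s>t}|g(s)|<\frac1n$.

The functional of Example 2 shows that (iii) is needed. With $t=t_k$, $k$ large, (i) and (ii) hold for any given $n$, since $G_g(t_k)\uparrow2$ and $G_g(s)\le G_g(t_{k-1})<G_g(t_k)$ for $s\not\ge t_k$. But $\sum_{s>t_k}|g(s)|\ge|g(t_\omega)|=1$ for every $k$, and indeed that $g$ is not in $S(K)$.

**Step 1: $\bigcap_nO_n\subseteq S(K)$.** This step finds the maximizer. Let $g\in\bigcap_nO_n$ with witnesses $t_n$. If $t_n\not\ge t_m$ and $t_m\not\ge t_n$, then (i) for $t_m$ gives $G_g(t_n)<G_g(t_m)$, and (i) for $t_n$ gives $G_g(t_m)<G_g(t_n)$, a contradiction. So the $t_n$ are pairwise comparable, and $t=\bigcup_nt_n$ is a sequence of countable length, that is, $t\in T$, with $t\ge t_n$ for all $n$. By (iii) and (ii),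
$$G_g(t)=G_g(t_n)+\sum_{t_n<s\le t}g(s)\ge G_g(t_n)-\sum_{s>t_n}|g(s)|>M(K,g)-\frac2n\qquad\text{for all }n.$$
So $g(x_t)=G_g(t)=M(K,g)$ and $g\in S(K)$.

**Step 2: the bump.** This step begins the proof that $X^*\setminus O_n$ is porous with $c=\frac14$, $\delta_0=\frac1n$, by producing $g'$. Let $g\in X^*$, $0<\delta\le\frac1n$, $M=M(K,g)$. Choose $u$ with $G_g(u)>M-\frac\delta2$. The cones above the nodes $u^\frown i$, $i\in\mathbb R$, are disjoint and uncountably many, and $g$ has countable support. So there is $i$ such that, with $t=u^\frown i$, $g$ vanishes on the cone above $t$. Put $g'=g+\delta e_t^*$, so $\|g'-g\|=\delta$.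

If $s\ge t$, the nodes $v\le s$ are those with $v\le u$ and those with $t\le v\le s$; on the latter $g=0$. Hence
$$G_{g'}(s)=G_g(u)+\delta>M+\tfrac\delta2\quad(s\ge t),\qquad G_{g'}(s)=G_g(s)\le M\quad(s\not\ge t).\tag{4}$$
In particular $M(K,g')=G_{g'}(t)$.

**Step 3: the bump is stable.** This step shows $U_{\delta/4}(g')\subseteq O_n$, with the node $t$ of Step 2 as witness. Let $\rho:=\|h-g'\|<\frac\delta4$.

* (i) By (4), $\sup_{s\not\ge t}G_h(s)\le M+\rho$ and $G_h(t)>M+\frac\delta2-\rho$; since $2\rho<\frac\delta2$, the first bound is less than the second.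
* (ii) $M(K,h)\le M(K,g')+\rho=G_{g'}(t)+\rho\le G_h(t)+2\rho<G_h(t)+\frac1n$, since $2\rho<\frac\delta2<\frac1n$.
* (iii) $g'$ vanishes on $\{s>t\}$, so $\sum_{s>t}|h(s)|\le\rho<\frac1n$.

So $h\in O_n$, and $X^*\setminus O_n$ is porous.

**Step 4: conclusion.** By Step 1, $X^*\setminus S(K)\subseteq\bigcup_n(X^*\setminus O_n)$, which is a countable union of porous sets. So $X^*\setminus S(K)$ is $\sigma$-porous, $S(K)$ is residual, and by Baire's theorem it is of the second category. This proves Theorem A. $\blacksquare$

## 7. Turning $K$ into a unit ball

For Theorem B we need a symmetric set with interior. The set $K-K$ is symmetric but need not contain a ball, and adding $B_X$ raises the question whether enough functionals attain on the added set. Instead we add a set $B'\supseteq B_X$ on which most functionals attain, for a simple reason: it is a hull of vectors each with a private dominant coordinate. Uncountability again leaves room for this.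

**Step 1: the set $B'$.** This step builds it. Let $\Sigma\subseteq T$ be the nodes of successor length. For countable $\alpha$ we have $|\mathbb R^\alpha|\le2^{\aleph_0}$, and there are $\aleph_1\le2^{\aleph_0}$ values of $\alpha$, so $|T|\leq2^{\aleph_0}$; since $\Sigma\supseteq\mathbb R^1$, $|\Sigma|=|T|=2^{\aleph_0}$. By (1) an element of $X$ is determined by a sequence of pairs (node, value) that covers its support, so $|X|\le|(T\times\mathbb R)^{\mathbb N}|=2^{\aleph_0}$. Hence $|B_X\times\omega_1|=2^{\aleph_0}$ and there is a bijection $\Sigma\to B_X\times\omega_1$. Let $z_\sigma\in B_X$ be the first coordinate of the image of $\sigma$. Then each $z\in B_X$ equals $z_\sigma$ for uncountably many $\sigma$. As $\sigma\in\Sigma$ is isolated, $\chi_{\{\sigma\}}\in X$. Put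
$$b_\sigma=3\chi_{\{\sigma\}}+z_\sigma,\qquad B'=\overline{co}\{\pm b_\sigma:\sigma\in\Sigma\}.$$
So $\|b_\sigma\|\le4$, $B'\subseteq4B_X$, and $M(B',g)=\sup_\sigma|g(b_\sigma)|$.

**Step 2: $B'\supseteq B_X$.** This will make the final set a unit ball. Let $g\in\ell_1(T)$, $z\in B_X$. Among the uncountably many $\sigma$ with $z_\sigma=z$ there is one with $g(\sigma)=0$; then $g(b_\sigma)=g(z)$. So $M(B',g)\ge\|g\|$ for all $g$. A point $z\in B_X\setminus B'$ could be separated: $g(z)>M(B',g)\ge\|g\|$, which is impossible.

**Step 3: $X^*\setminus S(B')$ is porous.** This shows that most functionals attain on $B'$. Let $g\in X^*$, $\delta>0$, $M=M(B',g)$. Choose $\sigma$ and $\xi=\pm1$ with $\xi g(b_\sigma)=|g(b_\sigma)|>M-\frac\delta2$, and put $g'=g+\xi\delta e^*_\sigma$. Since $b_\sigma(\sigma)=3+z_\sigma(\sigma)\ge2$,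
$$\xi g'(b_\sigma)=|g(b_\sigma)|+\delta b_\sigma(\sigma)\ge M+\tfrac{3\delta}2.$$
For $\tau\ne\sigma$, $|b_\tau(\sigma)|=|z_\tau(\sigma)|\le1$, so $|g'(b_\tau)|\le M+\delta$. If $\|h-g'\|<\frac\delta{16}$, then $h$ and $g'$ differ by at most $\frac\delta4$ on each $b_\tau$, and
$$\xi h(b_\sigma)\ge M+\tfrac{5\delta}4\ge|h(b_\tau)|\qquad(\tau\ne\sigma).$$
So $h$ attains $M(B',h)$ at $\xi b_\sigma\in B'$. Thus $U_{\delta/16}(g')\subseteq S(B')$.

**Step 4: the ball $Q$ and its support functionals.** This step assembles $Q$ and counts the functionals. Put $Q=\overline{K-K+B'}$. It is closed, convex and symmetric. It contains $B_X$ because $0\in K-K$ and $B_X\subseteq B'$. Elements of $K-K$ take values in $[-1,1]$, so $Q\subseteq5B_X$. Hence $Q$ is the unit ball of an equivalent norm. Further,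
$$M(Q,g)=M(K,g)+M(K,-g)+M(B',g).\tag{5}$$
If $g$ attains on $K$ at $x$, $-g$ attains on $K$ at $x'$, and $g$ attains on $B'$ at $b$, then $g$ attains on $Q$ at $x-x'+b$. So $S(K)\cap(-S(K))\cap S(B')\subseteq S(Q)$. The complements of the three sets on the left are $\sigma$-porous, by Theorem A(2) (and its image under $g\mapsto-g$) and Step 3. So $X^*\setminus S(Q)$ is $\sigma$-porous. By Section 2 it does not matter which of the two dual norms is used.

**Step 5: $Q$ is not dentable.** This step transfers large slices from $K$ to $Q$. Given a slice $S(Q,g,\alpha)$, fix $x_1\in S(K,-g,\frac\alpha4)$ and $b\in S(B',g,\frac\alpha4)$. For $x\in S(K,g,\frac\alpha2)$, (5) gives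
$$g(x-x_1+b)>M(K,g)-\tfrac\alpha2+M(K,-g)-\tfrac\alpha4+M(B',g)-\tfrac\alpha4=M(Q,g)-\alpha.$$
So $S(Q,g,\alpha)$ contains the translate $S(K,g,\frac\alpha2)-x_1+b$, of sup-norm diameter $1$. Since $Q\subseteq5B_X$, the new norm is at least $\frac15\|\cdot\|$, and every slice of $Q$ has diameter at least $\frac15$ in the new norm. So $Q$ is not dentable. This proves Theorem B. $\blacksquare$

## 8. Moving faces away from compact sets

Now let $X$ be any Banach space, $K\subseteq X$ nonempty, closed, bounded and convex, and $R=\sup_{x\in K}\|x\|$. We want Theorem C: if $K$ is not dentable, $S(K)$ contains no nonempty open set. Suppose it does. For $g\in S(K)$ let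
$$F(g)=\{x\in K:g(x)=M(K,g)\}\ne\emptyset.$$
The first approach is a category argument that moves these faces.

**Lemma 1.** Suppose all slices of $K$ have diameter greater than $\varepsilon>0$, and $U\subseteq S(K)$ is nonempty and open. Let $\rho=\frac\varepsilon8$. For every norm compact $C\subseteq X$ and every nonempty open $V\subseteq U$ there is a nonempty open $V'\subseteq V$ with $F(g)\cap(C+\rho B_X)=\emptyset$ for all $g\in V'$.

**Step 1: reduction to finitely many small pieces.** This step replaces $C+\rho B_X$ by small convex sets. Cover $C$ by finitely many balls $c_i+\rho B_X$ and let $L_i=K\cap(c_i+2\rho B_X)$; discard the empty ones. Each $L_i$ is closed and convex with $\operatorname{diam}L_i\le4\rho=\frac\varepsilon2$, and $K\cap(C+\rho B_X)\subseteq\bigcup_iL_i$. Let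
$$A_i=\{g\in V:M(L_i,g)=M(K,g)\}.$$
Both suprema are Lipschitz in $g$, so $A_i$ is relatively closed in $V$.

**Step 2: $A_i$ has empty interior.** This is where large slices are used. Suppose $A_i$ contains the closed ball of radius $\eta>0$ about $g_1$. Let $x\in K$ with $d:=\operatorname{dist}(x,L_i)>\rho$. The open ball $U_d(x)$ is disjoint from $L_i$, so separation gives $f$ with $\|f\|=1$ and $M(L_i,f)\le\inf_{U_d(x)}f=f(x)-d\le f(x)-\rho$. As $g_1+\eta f\in A_i$,
$$g_1(x)+\eta f(x)\le M(K,g_1+\eta f)=M(L_i,g_1+\eta f)\le M(L_i,g_1)+\eta M(L_i,f)\le M(K,g_1)+\eta(f(x)-\rho),$$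
so $g_1(x)\le M(K,g_1)-\eta\rho$, that is, $x\notin S(K,g_1,\eta\rho)$. Hence every point of the slice $S(K,g_1,\eta\rho)$ is within distance $\rho$ of $L_i$, and the slice has diameter at most $\frac\varepsilon2+2\rho=\frac{3\varepsilon}4<\varepsilon$, a contradiction.

**Step 3: the open set.** This step concludes. Each $A_i$ is relatively closed in $V$ with empty interior, and there are finitely many, so $V'=V\setminus\bigcup_iA_i$ is nonempty and open. If $g\in V'$ and $x\in F(g)\cap(C+\rho B_X)$, then $x\in L_i$ for some $i$, so $M(L_i,g)\ge g(x)=M(K,g)$ and $g\in A_i$, a contradiction. $\square$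

**The sequence it produces.** Suppose $K$ is not dentable, say all slices have diameter greater than $\varepsilon>0$, and $U\subseteq S(K)$ is nonempty and open. Choose inductively nonempty open sets $U\supseteq V_1\supseteq V_2\supseteq\cdots$ with $\overline{V_{n+1}}\subseteq V_n$ and $\operatorname{diam}V_n\le\frac1n$, together with $g_n\in V_n$ and $x_n\in F(g_n)$, such that
$$F(g)\cap(co\{x_1,\dots,x_n\}+\rho B_X)=\emptyset\quad\text{for all }g\in V_{n+1}.\tag{6}$$
Given $V_n$ and $x_1,\dots,x_n$, apply Lemma 1 to the compact set $co\{x_1,\dots,x_n\}$ and $V=V_n$, and take for $V_{n+1}$ a small ball whose closure lies in $V'$. Then $(g_n)$ is Cauchy; let $g=\lim g_n$. Since $g_m\in V_{n+1}$ for $m>n$, $g\in\overline{V_{n+1}}\subseteq V_n$ for all $n$. Moreover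
$$g(x_n)\ge g_n(x_n)-R\|g-g_n\|=M(K,g_n)-R\|g-g_n\|\to M(K,g).\tag{7}$$

So $(x_n)$ is a maximizing sequence for $g$, while by (6) every maximizer of $g$ has distance at least $\rho$ from $co\{x_1,\dots,x_n\}$ for every $n$. One would like a contradiction, but there is none yet. The functional $g\in U$ does attain, though perhaps at a point unrelated to the $x_n$, and the $x_n$ may have no weak cluster point in $X$ at all. They have one in $X^{**}$. So what is needed is: for $g$ in the *interior* of $S(K)$, the $w^*$-cluster points of maximizing sequences lie in $X$.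

## 9. A local James theorem

Let $\widetilde K$ be the $w^*$-closure of $K$ in $X^{**}$. (For $K=B_X$, $\widetilde K=B_{X^{**}}$ by Goldstine's theorem.) Since $K$ is bounded, $\widetilde K$ is $w^*$-compact.

**Proposition 2 (local James theorem).** If $g_0\in\operatorname{int}S(K)$, $x^{**}\in\widetilde K$ and $x^{**}(g_0)=M:=M(K,g_0)$, then $x^{**}\in X$.

**Example 4.** Let $K=B_{c_0}$ and $g_0=e_1^*$. The element $x^{**}=(1,1,1,\dots)\in\ell_\infty$ satisfies $x^{**}(g_0)=1=M$ and is not in $c_0$. This agrees with the proposition, because $g_0$ is not interior to $S(K)$: infinitely supported functionals, which do not attain, come arbitrarily close to it. The proof must produce such a nearby non-attaining functional in general.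

Suppose $x^{**}\notin X$. Let $0<\theta<\operatorname{dist}(x^{**},X)$, and let $r>0$ be such that the closed ball of radius $2r$ about $g_0$ lies in $S(K)$. We will find a functional $g=g_0+r(h-w)$ with $h,w\in B_{X^*}$ that cannot attain. Here $h$ will be an infinite convex combination of functionals $f_n$, and $w$ a cluster point of its rescaled tails.

**Step 1: a triangular system.** This step extracts from $x^{**}\notin X$ a concrete array. We find $f_n\in B_{X^*}$ and $x_n\in K$ with
$$f_m(x_n)>\theta\ (m\le n),\qquad f_m(x_n)=0\ (m>n),\qquad g_0(x_n)>M-\tfrac1n.\tag{8}$$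
Given $x_1,\dots,x_{n-1}$ with span $E$ (so $E=\{0\}$ for $n=1$), let $E^\perp\subseteq X^*$ be its annihilator. By duality the norm of $x^{**}$ restricted to $E^\perp$ is its distance to $E^{\perp\perp}$. As $E$ is finite-dimensional, it is $w^*$-closed in $X^{**}$, so $E^{\perp\perp}=E$, that is, $(E^\perp)^*=X^{**}/E$. So this norm is $\operatorname{dist}(x^{**},E)\ge\operatorname{dist}(x^{**},X)>\theta$, and there is $f_n\in B_{X^*}\cap E^\perp$ with $x^{**}(f_n)>\theta$. Now $x^{**}(f_m)>\theta$ for $m\le n$ and $x^{**}(g_0)=M$, and $K$ is $w^*$-dense in $\widetilde K$. So some $x_n\in K$ is close enough to $x^{**}$ at $f_1,\dots,f_n,g_0$ to give the first and third conditions. The second holds because $f_m$ annihilates $x_1,\dots,x_{m-1}$.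

**Step 2 (Pryce): making the supremum independent of the cluster point.** The functional $w$ will be a cluster point of a sequence built from $h$, while $h$ must be chosen with regard to $\sup_K(g_0+r(h-w))$. This step breaks the circle: after passing to a subsequence, that supremum is the same for all relevant $w$.

For bounded $u:K\to\mathbb R$ put $P(u)=\sup_K(g_0+ru)$. This is monotone, convex, and $r$-Lipschitz for $\|\cdot\|_\infty$. Let $Y\subseteq\ell_\infty(K)$ be the closed span of the restrictions $f_n|_K$; it is separable. Claim: after passing to a subsequence of $(f_n)$ (keeping all $x_j$), with $\lambda=\liminf f_n$ and $\Lambda=\limsup f_n$ pointwise on $K$,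
$$P(u-\lambda)=P(u-\Lambda)\qquad(u\in Y).\tag{9}$$
(These functions are bounded by $R$.) The inequality "$\ge$" holds because $\lambda\le\Lambda$ and $P$ is monotone.

For "$\le$", fix $u\in Y$, $\varepsilon>0$ and an infinite $N\subseteq\mathbb N$. Choose $x\in K$ with
$$g_0(x)+r\big(u(x)-\liminf_Nf_n(x)\big)>P\big(u-\liminf_Nf_n\big)-\varepsilon,$$
and an infinite $N'\subseteq N$ along which $f_n(x)\to\liminf_Nf_n(x)$. Let $N''$ be any infinite set with $N''\setminus N'$ finite. Then $\limsup_{N''}f_n(x)=\liminf_Nf_n(x)$, so evaluating at $x$ gives the first inequality in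
$$P\big(u-\limsup_{N''}f_n\big)\ge P\big(u-\liminf_Nf_n\big)-\varepsilon\ge P\big(u-\liminf_{N''}f_n\big)-\varepsilon.$$
The second holds because $N''$ is almost contained in $N$, so that $\liminf_{N''}f_n\ge\liminf_Nf_n$ on $K$. Now enumerate all pairs $(u,\frac1j)$ with $u$ in a countable dense subset of $Y$, and apply this successively to get $\mathbb N\supseteq N_1\supseteq N_2\supseteq\cdots$. A diagonal set $N_\infty$ is almost contained in every $N_k$, so along $N_\infty$ we have $P(u-\Lambda)\ge P(u-\lambda)-\frac1j$ for all $j$ and all $u$ in the dense set. Both sides of (9) are continuous in $u$, so (9) holds on $Y$.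

For $u\in Y$ let $p(u)$ be the common value in (9). By monotonicity,
$$p(u)=P(u-w)\quad\text{for every bounded } w \text{ on } K\text{ with }\lambda\le w\le\Lambda.\tag{10}$$
As $p(u)=P(u-\lambda)$, the function $p$ is convex and $r$-Lipschitz on $Y$. We relabel the subsequence as $(f_n)$. From (8) the following survives: for each $j$, $f_n(x_j)=0$ for all large $n$; for each $n$, $f_n(x_j)>\theta$ for all large $j$; and $g_0(x_j)\to M$. For $f$ in the closed span of the $f_n$ in $X^*$ we write $p(f)$ for $p(f|_K)$; this is norm continuous in $f$.

**Step 3: choosing $h$ by successive almost-minimization.** This step builds $h$ such that $p$ at the normalized partial sums is hardly larger than $p(h)$; later this forces *every* tail of $h$ to be large at the maximizer. Let $C_n=co\{f_k:k\ge n\}$, $\kappa=\frac{r\theta}2$, $S_0=0$. Inductively choose $h_n\in C_n$ such that, with $u_n:=S_{n-1}+2^{-n+1}h_n$,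
$$p(u_n)\le\inf_{f\in C_n}p(S_{n-1}+2^{-n+1}f)+4^{-n}\kappa,$$
and put $S_n=S_{n-1}+2^{-n}h_n$. (The infimum is finite, as $p$ is Lipschitz and $C_n$ is bounded.) Let
$$h=\sum_{k\ge1}2^{-k}h_k,\qquad t_n=\sum_{k>n}2^{n-k}h_k .$$
Both series converge in norm, $\|h\|\le1$, and $t_n\in\overline{C_{n+1}}$ (norm closure), since its weights sum to $1$ and $h_k\in C_{n+1}$ for $k>n$. Also $h=S_n+2^{-n}t_n$ for all $n\ge0$. In particular $h=S_{n-1}+2^{-n+1}t_{n-1}$ with $t_{n-1}\in\overline{C_n}$, so by continuity of $p$ the infimum above is at most $p(h)$, and
$$p(u_n)\le p(h)+4^{-n}\kappa.\tag{11}$$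
Next, $S_n=\frac12(S_{n-1}+u_n)$, hence $S_n=\sum_{k\le n}2^{-(n+1-k)}u_k$, with total weight $\sum_{j=1}^n2^{-j}=1-2^{-n}$. So for $n\ge1$, $v_n:=S_n/(1-2^{-n})$ is a convex combination of $u_1,\dots,u_n$, and convexity with (11) gives
$$(1-2^{-n})p(v_n)\le\sum_{k\le n}2^{k-n-1}p(u_k)\le(1-2^{-n})p(h)+\sum_{k\le n}2^{k-n-1}4^{-k}\kappa\le(1-2^{-n})p(h)+2^{-n}\kappa,\tag{12}$$
where the last step uses $\sum_k2^{k-n-1}4^{-k}=2^{-n-1}\sum_k2^{-k}\le2^{-n-1}$.

**Step 4: the functional $g$ and its maximizer.** This step uses the hypothesis that $g_0$ is interior. Let $w\in B_{X^*}$ be a $w^*$-cluster point of $(t_n)$. For $x\in K$, $t_n\in\overline{C_{n+1}}$ gives $\inf_{k>n}f_k(x)\le t_n(x)\le\sup_{k>n}f_k(x)$, so $\lambda\le w\le\Lambda$ on $K$. Since $f_n(x_j)=0$ for large $n$, $\lambda(x_j)=\Lambda(x_j)=0$ and $w(x_j)=0$ for all $j$. Put $g=g_0+r(h-w)$. Then $\|g-g_0\|\le2r$, so $g\in S(K)$: there is $b\in K$ with, by (10),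
$$g(b)=M(K,g)=P(h-w)=p(h).$$

**Step 5: all tails are large at $b$.** This step turns (12) into information about $t_n(b)$. For $u\in Y$ put $\mathrm{val}(u)=g_0(b)+r(u(b)-w(b))$, an affine function of $u$. As $b\in K$, $\mathrm{val}(u)\le P(u-w)=p(u)$, with equality at $u=h$ by Step 4. Since $h=(1-2^{-n})v_n+2^{-n}t_n$, (12) gives
$$p(h)=\mathrm{val}(h)=(1-2^{-n})\,\mathrm{val}(v_n)+2^{-n}\mathrm{val}(t_n)\le(1-2^{-n})p(h)+2^{-n}\kappa+2^{-n}\mathrm{val}(t_n).$$
Subtracting and multiplying by $2^n$,
$$\mathrm{val}(t_n)\ge p(h)-\kappa\qquad(n\ge1).\tag{13}$$

**Step 6: $p(h)$ is well above $M$.** This step uses the other half of the triangular system. Each $h_k$ is a finite convex combination of $f_i$'s, so $h_k(x_j)>\theta$ for all large $j$; and $|h_k(x_j)|\le R$ always. So for each $m$ and all large $j$, $h(x_j)\ge(1-2^{-m})\theta-2^{-m}R$. Hence $\liminf_jh(x_j)\ge\theta$. As $w(x_j)=0$ and $g_0(x_j)\to M$,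
$$p(h)=P(h-w)\ge\limsup_j\big(g_0(x_j)+rh(x_j)\big)\ge M+r\theta.\tag{14}$$

**Step 7: contradiction.** This step combines (13) and (14). With $g_0(b)\le M$ and $\kappa=\frac{r\theta}2$,
$$r\big(t_n(b)-w(b)\big)=\mathrm{val}(t_n)-g_0(b)\ge M+r\theta-\kappa-g_0(b)\ge\tfrac{r\theta}2\qquad(n\ge1).$$
But $w(b)$ is a cluster point of $(t_n(b))$, a contradiction. So $x^{**}\in X$. $\square$

## 10. Support functionals of a non-dentable set have no interior

We finish Theorem C from the point where Section 8 stopped. There we had $g\in\bigcap_nV_n\subseteq U\subseteq S(K)$ with $U$ open, and points $x_n\in K$ with (6) and (7).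

**Step 1: a cluster point in $K$.** This step supplies the missing point. Let $x^{**}$ be a $w^*$-cluster point of $(x_n)$ in $X^{**}$. Then $x^{**}\in\widetilde K$, and by (7) $x^{**}(g)=M(K,g)$. Since $g\in U\subseteq\operatorname{int}S(K)$, Proposition 2 gives $x:=x^{**}\in X$. On $X$ the $w^*$-topology of $X^{**}$ is the weak topology, so $x$ is a weak cluster point of $(x_n)$. As $K$ is convex and closed, it is weakly closed, so $x\in K$, and $x\in F(g)$.

**Step 2: Mazur.** This step contradicts (6). The point $x$ is in the weak closure of $\{x_n\}$, hence by Mazur's theorem in the norm closure of $co\{x_n:n\ge1\}=\bigcup_nco\{x_1,\dots,x_n\}$. So $\operatorname{dist}(x,co\{x_1,\dots,x_n\})<\rho$ for some $n$, that is, $x\in co\{x_1,\dots,x_n\}+\rho B_X$. Since $x\in F(g)$ and $g\in V_{n+1}$, this contradicts (6). Hence $S(K)$ contains no nonempty open set, and Theorem C is proved. $\blacksquare$
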